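# Simplex spaces with a prescribed Choquet boundary: a parabola with alternating crossbars

## A parabola in $\mathbb R^4$ with crossbars in two directions

Take $\mathbb R^4$ with coordinates $(x,y,z,w)$. Write $u(s)=(s,s^2)$ for points of the parabola in the $(z,w)$-plane, and $e_1=(1,0)$, $e_2=(0,1)$ in the $(x,y)$-plane. Put
$$T=\{(0,u(s)):0\le s\le1\}\cup\{(\pm e_1,u(\tfrac1k)):k \text{ odd}\}\cup\{(\pm e_2,u(\tfrac1k)):k\text{ even}\}\cup\{(\pm e_1,0,0),(\pm e_2,0,0)\},\tag{1}$$
with $k\ge 1$ throughout. So $T$ is a parabolic arc together with the end points of infinitely many crossbars. At the parameter $s=1/k$ there is a crossbar whose midpoint lies on the arc. It points in the $x$-direction when $k$ is odd and in the $y$-direction when $k$ is even. As $k\to\infty$ the crossbars accumulate at $s=0$, where both directions are present: there we see the four vertices $\pm e_1,\pm e_2$ of a square and its center. The set $T$ is closed and bounded, because the only limit points of the crossbar ends that are not crossbar ends at some $s=1/k$ are the four points $(\pm e_i,0,0)$. So $T$ is compact.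

Every point of $T$ lies over $u(s)$ for exactly one $s\in[0,1]$, in the sense that its last two coordinates are $u(s)$. Let
$$A=\operatorname{span}\{1,x,y,z,w\}|_T .\tag{2}$$
If $\alpha+\beta x+\gamma y+\zeta z+\omega w=0$ on $T$, then on the arc $\alpha+\zeta s+\omega s^2=0$ for all $s\in[0,1]$, so $\alpha=\zeta=\omega=0$; evaluating at $(e_1,0,0)$ and $(e_2,0,0)$ gives $\beta=\gamma=0$. Thus $\dim A=5$.

Here is what this set is for. For compact metrizable $T$, let $C(T)=C(T,\mathbb R)$ carry the supremum norm. A real Banach space $X$ is a **simplex space** if $X^*$ is isometric to $L^1(\mu)$ for some measure $\mu$. The problem reads as follows.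

*Let $A$ be a closed linear subspace of $C(T)$ containing the constants and separating the points of $T$. Is there a closed subspace $X$ of $C(T)$ with $A\subset X$ such that $X$ is a simplex space and, whenever $x^*$ is an extreme point of the unit ball of $X^*$, the restriction $x^*|A$ is an extreme point of the unit ball of $A^*$?*

In words: can we enlarge $A$ until its dual is an $L^1$, without creating any new extreme functionals? The answer is no, and the pair (1), (2) is a counterexample. We shall prove this, then prove that $5$ is the smallest possible dimension for a counterexample, and on the way prove a criterion that decides the question for each individual $A$.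

## States, representing measures and the Choquet boundary

Let $M(T)=C(T)^*$ be the signed Borel measures on $T$, and $P(T)$ the probability measures with the weak\* topology, a compact metrizable space. Throughout this section $X\subset C(T)$ is a closed subspace that contains $1$ and separates points, $B(X^*)$ is the closed unit ball of $X^*$, and $\delta_t(f)=f(t)$.

**Definitions.** The *state space* is $S(X)=\{\varphi\in X^*:\|\varphi\|=\varphi(1)=1\}$. The *Choquet boundary* is $\partial X=\{t\in T:\delta_t|X\in\operatorname{ext}S(X)\}$, and its closure is the *Šilov boundary*. A measure $\mu\in P(T)$ *represents* $t$ on $X$ if $\mu(f)=f(t)$ for all $f\in X$. A *face* of a convex set $K$ is a convex subset $F$ such that if a proper convex combination of two points of $K$ lies in $F$, then both points lie in $F$.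

A small example: $T=[0,1]$ and $X=\operatorname{span}\{1,x\}$. Then $S(X)$ is a segment, $\partial X=\{0,1\}$, and the point $t$ is represented both by $\delta_t$ and by $(1-t)\delta_0+t\delta_1$.

**(F1)** *$S(X)$ is a face of $B(X^*)$; every state is the restriction of a probability measure, so states are positive; and $\operatorname{ext}S(X)=\{\delta_t|X:t\in\partial X\}$, $\operatorname{ext}B(X^*)=\{\pm\delta_t|X:t\in\partial X\}$.*

If $\varphi\in S(X)$ is a proper convex combination of $\psi,\chi\in B(X^*)$, then $1=\varphi(1)$ is the same combination of $\psi(1),\chi(1)\le1$; so both are $1$, and $\psi,\chi\in S(X)$. A state extends by Hahn–Banach to a measure $\mu$ on $T$ with $\|\mu\|=\mu(1)=1$, which is a probability measure. Since $P(T)$ is the weak\* closed convex hull of the point masses and the unit ball of $M(T)$ is that of $\{\pm\delta_t\}$, restriction to $X$ gives $S(X)=\overline{\operatorname{conv}}\{\delta_t\}$ and $B(X^*)=\overline{\operatorname{conv}}\{\pm\delta_t\}$. The sets $\{\delta_t\}$ and $\{\pm\delta_t\}$ are weak\* compact, so by Milman's theorem they contain the extreme points. If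 $\pm\delta_t$ is extreme in $B(X^*)$, then $\delta_t$ is extreme in $B(X^*)$, hence in $S(X)$; conversely an extreme point of the face $S(X)$ is extreme in $B(X^*)$.

**(F2)** *$t\in\partial X$ iff $\delta_t$ is the only probability measure representing $t$ on $X$. Moreover $\partial X$ is a $G_\delta$ set, and every state of $X$ is given by some $\mu\in P(T)$ with $\mu(\partial X)=1$.*

Suppose $\delta_t|X$ is extreme and $\mu$ represents $t$. Let $s\in\operatorname{supp}\mu$, and let $B$ be a neighborhood of $s$. Let $\mu_B=\mu(B)^{-1}\mu|_B$. If $\mu(B)<1$, then $\delta_t|X=\mu(B)\,\mu_B|X+(1-\mu(B))\,\mu_{B^c}|X$, and extremality gives $\mu_B|X=\delta_t|X$; if $\mu(B)=1$, then $\mu_B=\mu$ and again $\mu_B|X=\delta_t|X$. Shrinking $B$ to $s$ gives $\delta_s=\delta_t$ on $X$, so $s=t$. Hence $\operatorname{supp}\mu=\{t\}$. Conversely, suppose only $\delta_t$ represents $t$, and $\delta_t|X=\frac12(\varphi+\psi)$ with $\varphi,\psi\in S(X)$. Extend $\varphi,\psi$ to probability measures $\mu,\mu'$. Then $\frac12(\mu+\mu')$ represents $t$, so it is $\delta_t$, so $\mu=\mu'=\delta_t$ and $\varphi=\psi$. The remaining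 statements are Choquet's theorem for the compact metrizable set $S(X)$ (Phelps, *Lectures on Choquet's Theorem*, §§3, 6), carried to $T$ by the homeomorphic embedding $t\mapsto\delta_t|X$.

**(F3)** *Let $A\subset X\subset C(T)$ with $A$ as in the problem. Then $\partial A\subset\partial X$, and the extreme point condition of the problem is equivalent to $\partial X=\partial A$.*

A measure representing $t$ on $X$ represents $t$ on $A$, so the inclusion follows from (F2). By (F1) the condition says that for $t\in\partial X$ the functional $\delta_t|A$ is $\pm\delta_s|A$ with $s\in\partial A$. The value at $1$ shows that the sign is $+$, and since $A$ separates points, $t=s$. So the condition is $\partial X\subset\partial A$.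

**(F4)** *If some $f\in X$ satisfies $f(t)>f(t')$ for all $t'\neq t$, then $t\in\partial X$.*

If $\mu$ represents $t$, then $\mu(f)=f(t)=\max f$, so $\mu$ is carried by the set $\{f=\max f\}=\{t\}$. Now use (F2). We say that $f$ *peaks exactly at* $t$.

We call $X$ a **solution for $A$** if $A\subset X\subset C(T)$ is closed, $X$ is a simplex space, and $\partial X=\partial A$. The question is whether solutions always exist.

## Disjoint extreme points in $L^1$, and the square

What property of $L^1(\mu)$ could obstruct a solution? The following one is all that the counterexample uses.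

**Lemma 1.** *If $f,g$ are extreme points of the unit ball of $L^1(\mu)$, then $f=\pm g$ or $f,g$ are disjointly supported (a.e.).*

*Proof.* Both have norm $1$. Suppose $\theta=\int_B|f|\,d\mu\in(0,1)$ for some measurable $B$. Then
$$f=\theta\,\frac{f\chi_B}{\theta}+(1-\theta)\,\frac{f\chi_{B^c}}{1-\theta}$$
is a convex combination of two different elements of norm $1$, which is impossible. So the measure $|f|\mu$ takes only the values $0$ and $1$, and likewise $|g|\mu$. On $\{f\ne0\}$ the measures $\mu$ and $|f|\mu$ have the same null sets, and similarly for $g$. Suppose $\{f\neq0\}\cap\{g\ne0\}$ is not $\mu$-null. Then it has positive measure, hence measure $1$, for both $|f|\mu$ and $|g|\mu$; so $\{f\ne0\}$ and $\{g\ne0\}$ coincide up to a null set. On this set $f/g$ is measurable, and its distribution under the $0$–$1$ measure $|g|\mu$ is a $0$–$1$ Borel probability on $\mathbb R$, that is, a point mass. So $f=cg$ a.e., and $\|f\|=\|g\|=1$ gives $c=\pm1$. $\square$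

Let us try the question on a square. Let $a,c=\pm e_1$ and $b,d=\pm e_2$ in $\mathbb R^2$.

*Four points.* Let $T=\{a,b,c,d\}$ and $A=\operatorname{span}\{1,x,y\}$. The functions $x,y,-x,-y$ peak exactly at $a,b,c,d$, so $\partial A=T$. The space $A$ is not itself a simplex space: the four functionals $\delta_a,\delta_b,\delta_c,\delta_d$ are extreme in $B(A^*)$, distinct, and no two are opposite since all are $1$ at the function $1$. If $A^*$ were an $L^1(\mu)$, Lemma 1 would make them disjointly supported and $\|\delta_a+\delta_c-\delta_b-\delta_d\|$ would be $4$; but $\delta_a+\delta_c=\delta_b+\delta_d$ on $A$. A solution exists all the same: $X=C(T)$, whose dual is $\ell^1_4$.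

*Four points and the center.* Let $T=\{a,b,c,d,0\}$ with $A=\operatorname{span}\{1,x,y\}$ as before. Now $0\notin\partial A$, so $X=C(T)$ is too big. For any $\lambda\in[0,1]$ put
$$X_\lambda=\{f\in C(T): f(0)=\tfrac\lambda2(f(a)+f(c))+\tfrac{1-\lambda}2(f(b)+f(d))\}.$$
It contains $A$, its functions are determined by their values at the vertices and attain their norm there, so $X_\lambda$ is isometric to $\ell^\infty_4$. By (F2), $0\notin\partial X_\lambda$. So every $X_\lambda$ is a solution. We had to choose how the center is averaged over the vertices, and any choice would do. What must not happen is that both $f(0)=\frac12(f(a)+f(c))$ and $f(0)=\frac12(f(b)+f(d))$ hold for all $f\in X$, because this restores the fatal relation $\delta_a+\delta_c=\delta_b+\delta_d$.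

This suggests a sensible general approach: for each $t\in T$ choose a measure $\mu_t$ carried by $\partial A$ that represents $t$ on $A$ (possible by (F2)), with $\mu_t=\delta_t$ for $t\in\partial A$, and let $X$ be the set of $f\in C(T)$ with $f(t)=\mu_t(f)$ for all $t$. The approach stops at limits. The functions in $X$ are continuous, so if $t_n\to t$ and $\mu_{t_n}\to\nu$, then automatically $f(t)=\nu(f)$ as well. If this is a different equation from $f(t)=\mu_t(f)$, the two together may be a relation between boundary points. In (1), $\mu_t$ is forced at the midpoint of each crossbar, and the limits through odd $k$ and through even $k$ are the two diagonals of the square.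

## Both diagonals are forced at the center

**Theorem 2.** *Let $T$ and $A$ be as in (1) and (2). There is no closed subspace $X\subset C(T,\mathbb R)$ containing $A$ that is a simplex space and such that restriction to $A$ maps $\operatorname{ext}B(X^*)$ into $\operatorname{ext}B(A^*)$. Moreover $T=\overline{\partial A}$, i.e. $T$ is the Šilov boundary of $A$.*

*Proof.* Note that $A$ is closed (it is finite-dimensional), contains the constants and separates points. Let $X\supset A$ be any closed subspace satisfying the extreme point condition. We show that $X$ is not a simplex space.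

Let $t_k=(0,u(1/k))$. For $k$ odd let $a_k=(e_1,u(1/k))$, $c_k=(-e_1,u(1/k))$; for $k$ even let $a_k=(e_2,u(1/k))$, $c_k=(-e_2,u(1/k))$.

**Step 1.** The purpose is to show that no choice is left at $t_k$:
$$f(t_k)=\tfrac12\bigl(f(a_k)+f(c_k)\bigr)\qquad\text{for all }f\in X.\tag{3}$$
Put $h_k=w-\frac2kz+\frac1{k^2}\in A$. At a point of $T$ over $u(s)$ we have $h_k=(s-\frac1k)^2\ge0$, so $h_k$ vanishes on $T$ exactly at $t_k,a_k,c_k$. States are positive, so
$$F_k=\{\varphi\in S(X):\varphi(h_k)=0\}$$
is a weak\* closed face of $S(X)$: if a proper convex combination of nonnegative numbers is $0$, all of them are $0$. It contains $\delta_{t_k}$. An extreme point of the face $F_k$ is extreme in $S(X)$, so by (F1) it is $\delta_t|X$ with $t\in\partial X$, and $h_k(t)=0$ leaves $t\in\{t_k,a_k,c_k\}$. By assumption and (F3), $t\in\partial A$. But all functions in $A$ are affine and $t_k$ is the midpoint of $a_k,c_k$, so $\delta_{t_k}|A=\frac12(\delta_{a_k}+\delta_{c_k})|A$ with $\delta_{a_k}|A\ne\delta_{c_k}|A$; hence $t_k\notin\partial A$. Therefore $\operatorname{ext}F_k\subset\{\delta_{a_k},\delta_{c_k}\}$. By Krein–Milman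 $F_k$ is the closed convex hull of these at most two points, so $\delta_{t_k}=\lambda\delta_{a_k}+(1-\lambda)\delta_{c_k}$ on $X$ for some $\lambda\in[0,1]$. Evaluating at $x$ ($k$ odd) or at $y$ ($k$ even) gives $0=\lambda-(1-\lambda)$, so $\lambda=\frac12$.

**Step 2.** Now we pass to the limit along the two subsequences. Let $a,c=(\pm e_1,0,0)$ and $b,d=(\pm e_2,0,0)$. As $k\to\infty$ we have $t_k\to0$; through odd $k$, $a_k\to a$ and $c_k\to c$; through even $k$, $a_k\to b$ and $c_k\to d$. By (3) and continuity, for every $f\in X$,
$$\tfrac12(f(a)+f(c))=f(0)=\tfrac12(f(b)+f(d)),\qquad\text{i.e. } \delta_a+\delta_c-\delta_b-\delta_d=0\ \text{ in }X^*.\tag{4}$$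

**Step 3.** We check that (4) is impossible in an $L^1$. On $T$ we have $x\le1$ and $w\ge0$, so $x-w\le1$, with equality only if $x=1$ and $w=s^2=0$, that is, only at $a$. In the same way $-x-w$, $y-w$, $-y-w$ peak exactly at $c,b,d$. By (F4) and (F1), $\delta_a,\delta_b,\delta_c,\delta_d$ are extreme points of $B(X^*)$. They are distinct since $X$ separates points, and no two are opposite because all take the value $1$ at the function $1$. If $X^*$ were isometric to some $L^1(\mu)$, Lemma 1 would make them pairwise disjointly supported of norm $1$, so that $\|\delta_a+\delta_c-\delta_b-\delta_d\|=4$. This contradicts (4). So $X$ is not a simplex space.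

**Step 4.** It remains to identify the Šilov boundary, which shows that $T$ has no superfluous points. If $s\in(0,1]\setminus\{\frac1k:k\ge1\}$, then $-(w-2sz+s^2)\in A$ is $\le0$ on $T$ and vanishes only over $u(s)$, so it peaks exactly at $(0,u(s))$. The points $a,b,c,d$ are in $\partial A$ by Step 3. For $k$ odd, $\pm x-h_k\le 1$ with equality exactly at $(\pm e_1,u(1/k))$; for $k$ even use $\pm y-h_k$. By (F4), $\partial A\supset T\setminus(\{t_k:k\ge1\}\cup\{0\})$. This set is dense in $T$, because $t_k$ and $0$ are limits of points $(0,u(s))$ with other values of $s$. $\square$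

**Corollary 3.** *There are counterexamples with $\dim A=n$ for every $n\ge5$, and infinite-dimensional ones.*

*Proof.* Let $Q$ be a nonempty compact metrizable space, $T'=T\sqcup Q$, and $A'=A\oplus C(Q)\subset C(T')$. This is closed, contains the constants, and separates points (the function that is $0$ on $T$ and $1$ on $Q$ separates $T$ from $Q$). Let $X\supset A'$ be closed with the extreme point condition. Extend $h_k$ by $1$ on $Q$ and $x,y$ by $0$. The zeros of $h_k$ on $T'$ are still $t_k,a_k,c_k$, and still $\delta_{t_k}|A'=\frac12(\delta_{a_k}+\delta_{c_k})|A'$, so Step 1 gives (3), and Step 2 gives (4). The peak functions of Step 3, extended by $0$ on $Q$, still have maximum $1$ attained at a single point, so Step 3 applies. If $Q$ has $m$ points, $\dim A'=5+m$; if $Q$ is infinite, so is $\dim A'$. $\square$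

**Remark (one direction only).** Two crossbar directions are needed in this argument. Drop $y$: in $\mathbb R^3$ with coordinates $(x,z,w)$ let
$$T_1=\{(0,u(s)):0\le s\le1\}\cup\{(\pm1,u(\tfrac1k)):k\ge1\}\cup\{(\pm1,0,0)\},\qquad A_1=\operatorname{span}\{1,x,z,w\}|_{T_1}.\tag{5}$$
The peak functions of Step 4 show that $E=\partial A_1$ is $T_1$ without the midpoints $t_k$ and $0$, these midpoints being averages of two other points of $T_1$. Set $\mu_t=\delta_t$ for $t\in E$, $\mu_{t_k}=\frac12(\delta_{a_k}+\delta_{c_k})$ with $a_k,c_k=(\pm1,u(1/k))$, and $\mu_0=\frac12(\delta_a+\delta_c)$ with $a,c=(\pm1,0,0)$. This map is *not* continuous: along the arc, $\mu_t=\delta_t\to\delta_0\neq\mu_0$ as $t\to0$ in $E$. Yet no contradiction arises. The limit $\delta_0$ is not carried by $E$, and if we replace the mass at $0$ by $\mu_0$, we get the right answer. This observation is the key to the criterion that follows, which will show that (5) has a solution.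

## The sweeping operator and a criterion for every $A$

Which families $(\mu_t)$ do give a solution? Demanding continuity of $t\mapsto\mu_t$ is too much, by the last remark. The right demand is that every limit $\nu$ becomes $\mu_t$ after one more sweep onto the boundary.

For a Borel map $t\mapsto\mu_t$ from $T$ to $P(T)$ and $\nu\in M(T)$ put
$$D\nu=\int\mu_s\,d\nu(s),\qquad\text{that is,}\quad D\nu(g)=\int\mu_s(g)\,d\nu(s)\ \text{ for bounded Borel } g.$$
This makes sense: $\mu\mapsto\mu(g)$ is continuous on $P(T)$ for $g\in C(T)$, hence Borel for bounded Borel $g$ by a monotone class argument, so $s\mapsto\mu_s(g)$ is Borel.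

**Theorem 5.** *Let $A\subset C(T)$ be as in the problem and $E=\partial A$. A solution $X$ for $A$ exists iff there is a Borel map $t\mapsto\mu_t\in P(T)$ such that*

* **(C1)** *$\mu_t(E)=1$ and $\mu_t$ represents $t$ on $A$, for all $t\in T$;*
* **(C2)** *if $t_n\to t$ in $T$ and $\mu_{t_n}\to\nu$ weak\*, then $D\nu=\mu_t$.*

*In that case $X=\{f\in C(T):f(t)=\mu_t(f)\ \forall t\}$ is a solution.*

Two checks before the proof.

*The set (5).* The map there is Borel, since it equals $\delta_t$ off a countable set, and (C1) holds. For (C2) let $t_n\to t$ and $\mu_{t_n}\to\nu$. If $t=(\pm1,u(1/k))$, it is isolated, and $\nu=\delta_t=D\nu=\mu_t$. If $t=(\pm1,0,0)$, then eventually $\mu_{t_n}=\delta_{t_n}$, so $\nu=\delta_t$ and $D\nu=\mu_t$. If $t=(0,u(s))$, then eventually $t_n=(0,u(s_n))$ with $s_n\to s$. If infinitely many $t_n$ lie in $E$, then $\nu=\delta_t$ and $D\nu=\mu_t$. Otherwise eventually $s_n\in\{0\}\cup\{1/k\}$; if $s\ne0$, then eventually $s_n=s$ and $\nu=\mu_t$; if $s=0$, then $\nu=\frac12(\delta_a+\delta_c)=\mu_0$. In both cases $\nu=\mu_t$ is carried by $E$, where $\mu_s=\delta_s$, so $D\nu=\nu=\mu_t$.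 So (5) has a solution.

*The set (1).* Here $\mu_{t_k}$ is forced by (C1): it integrates $h_k$ to $h_k(t_k)=0$, so it is carried by $E\cap\{h_k=0\}=\{a_k,c_k\}$, and evaluating $x$ or $y$ gives weights $\frac12$. Its limits are $\nu=\frac12(\delta_a+\delta_c)$ and $\nu'=\frac12(\delta_b+\delta_d)$, both carried by $E$, so $D\nu=\nu$ and $D\nu'=\nu'$. Then (C2) demands $\nu=\mu_0=\nu'$, which is false. This agrees with Theorem 2.

### Uniqueness of boundary measures in a simplex space

For necessity we need to know that in a simplex space $\mu_t$ is uniquely determined.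

**Lemma 4.** *If $X\ni1$ is a closed point-separating subspace of $C(T)$ and $X^*=L^1(\mu)$ isometrically, then two probability measures carried by $\partial X$ that agree on $X$ are equal.*

*Proof.* The plan is to show that the cone over $S(X)$ is a lattice, so that $S(X)$ is a Choquet simplex. The isometry with $L^1(\mu)$ need not carry positive functionals to positive functions, so we work with absolute values.

Let $C=\{\varphi\in X^*:\varphi(1)=\|\varphi\|\}$. If $\varphi,\psi\in C$, then $\|\varphi+\psi\|\ge(\varphi+\psi)(1)=\|\varphi\|+\|\psi\|\ge\|\varphi+\psi\|$, so $C$ is a convex cone, the norm is additive on it, and $S(X)$ is its base $\{\varphi\in C:\varphi(1)=1\}$. Also $C\cap(-C)=\{0\}$. Every $\psi\in X^*$ can be written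
$$\psi=\alpha-\beta,\qquad \alpha,\beta\in C,\quad \|\psi\|=\|\alpha\|+\|\beta\|.\tag{6}$$
Indeed, extend $\psi$ to a measure $\nu$ on $T$ of the same norm, and let $\alpha=\nu^+|X$, $\beta=\nu^-|X$ (Hahn decomposition). Then $\|\alpha\|\ge\alpha(1)=\|\nu^+\|\ge\|\alpha\|$, so $\alpha\in C$; likewise $\beta\in C$; and $\|\alpha\|+\|\beta\|=\|\nu\|=\|\psi\|$.

View elements of $X^*$ as functions in $L^1(\mu)$. Recall that $\|f+g\|=\|f\|+\|g\|$ in $L^1(\mu)$ forces $|f+g|=|f|+|g|$, i.e. $fg\ge0$, a.e.

(i) *If $\varphi,\psi\in C$, then $\varphi\psi\ge0$ a.e., so $|\varphi+\psi|=|\varphi|+|\psi|$.* This is the additivity of the norm on $C$.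

(ii) *If $\varphi\in C$ and $B$ is measurable, then $\varphi\chi_B\in C$.* Evaluate the functionals $\varphi\chi_B$ and $\varphi\chi_{B^c}$ at $1\in X$:
$$\|\varphi\|=\varphi(1)=(\varphi\chi_B)(1)+(\varphi\chi_{B^c})(1)\le\|\varphi\chi_B\|+\|\varphi\chi_{B^c}\|=\|\varphi\|,$$
so equality holds in each term.

(iii) *For $\varphi,\psi\in C$: $\varphi-\psi\in C$ iff $|\psi|\le|\varphi|$ a.e.* If $\varphi-\psi\in C$, then (i) applied to $\psi$ and $\varphi-\psi$ gives $|\varphi|=|\psi|+|\varphi-\psi|$. Conversely let $|\psi|\le|\varphi|$, and write $\varphi-\psi=\alpha-\beta$ as in (6). Norm additivity in (6) gives $\alpha\beta\le0$ a.e., and (i) gives $\alpha\beta\ge0$; so $\alpha\beta=0$ a.e. On $\{\beta\neq0\}$ we have $\alpha=0$, so $\varphi+\beta=\psi$, and by (i) $|\varphi|+|\beta|=|\psi|\le|\varphi|$ there, which is impossible unless this set is null. So $\beta=0$ and $\varphi-\psi=\alpha\in C$.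

Order $C$ by $\psi\le\varphi$ iff $\varphi-\psi\in C$. For $\varphi,\psi\in C$ and $B=\{|\varphi|\le|\psi|\}$ put $\eta=\varphi\chi_B+\psi\chi_{B^c}$ and $\kappa=\varphi\chi_{B^c}+\psi\chi_B$. Both lie in $C$ by (ii), and $|\eta|=\min(|\varphi|,|\psi|)$, $|\kappa|=\max(|\varphi|,|\psi|)$. By (iii), the order on $C$ is comparison of absolute values, so $\eta$ is the greatest lower bound and $\kappa$ the least upper bound of $\varphi,\psi$ in $C$. So $C$ is a lattice cone, and the metrizable compact convex set $S(X)$ is a Choquet simplex. By the Choquet–Meyer theorem (Phelps, §10), probability measures carried by $\operatorname{ext}S(X)$ are determined by their barycenters. The embedding $t\mapsto\delta_t|X$ is a homeomorphism onto its image and maps $\partial X$ onto $\operatorname{ext}S(X)$. Two probability measures carried by $\partial X$ that agree on $X$ have images carried by $\operatorname{ext}S(X)$ with the same barycenter; the images are equal, so the measures are equal. $\square$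

### Necessity in Theorem 5

Let $X$ be a solution, so $\partial X=E$.

**Step 1: the map.** By (F2) and Lemma 4, each $t$ has exactly one representing measure $\mu_t$ on $X$ with $\mu_t(E)=1$. For measurability, consider
$$\{(t,\mu)\in T\times P(T):\mu(E)=1,\ \mu\text{ represents }t\text{ on }X\}.$$
It is Borel, because $\mu\mapsto\mu(E)$ is Borel and each condition $\mu(f)=f(t)$ is closed. The projection to $T$ maps it bijectively onto $T$. By the Lusin–Souslin theorem (Kechris, *Classical Descriptive Set Theory*, 15.1–15.2) the inverse is Borel, so $t\mapsto\mu_t$ is Borel. Since $A\subset X$, (C1) holds.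

**Step 2: condition (C2).** Let $t_n\to t$ and $\mu_{t_n}\to\nu$. For $f\in X$, $\nu(f)=\lim\mu_{t_n}(f)=\lim f(t_n)=f(t)$. Also $D\nu(E)=\int\mu_s(E)\,d\nu(s)=1$, and for $f\in X$, $D\nu(f)=\int\mu_s(f)\,d\nu(s)=\int f\,d\nu=f(t)$. So $D\nu$ is carried by $E$ and represents $t$ on $X$; by uniqueness $D\nu=\mu_t$.

### Sufficiency in Theorem 5

Let $(\mu_t)$ satisfy (C1) and (C2), and let $X=\{f\in C(T):f(t)=\mu_t(f)\ \forall t\}$. It is closed, and it contains $A$ by (C1). Let $M(E)$ denote the measures carried by $E$.

**Step 1: $D$ is a contractive projection onto $M(E)$.** By (C1) and (F2), $\mu_s=\delta_s$ for $s\in E$. Clearly $D$ is linear with $\|D\|\le1$. Its range lies in $M(E)$, since $|D\nu|(T\setminus E)\le\int\mu_s(T\setminus E)\,d|\nu|(s)=0$. On $M(E)$ it is the identity, since $\mu_s=\delta_s$ there.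

**Step 2: $X^\perp$ is the weak\* closure of $\ker D$.** This identifies the dual up to one closure, which Step 3 removes. If $D\nu=0$ and $f\in X$, then $\nu(f)=\int\mu_s(f)\,d\nu(s)=D\nu(f)=0$. So $\ker D\subset X^\perp$. On the other hand $D(\delta_t-\mu_t)=\mu_t-\mu_t=0$, because $\mu_t\in M(E)$; so any $f\in C(T)$ annihilated by $\ker D$ satisfies $f(t)=\mu_t(f)$ for all $t$, i.e. $f\in X$. Hence $X=\{f:\nu(f)=0\ \forall\nu\in\ker D\}$, and by the bipolar theorem $X^\perp$ is the weak\* closure of $\ker D$.

**Step 3: $\ker D$ is weak\* closed.** This is the only place where (C2) enters. By Krein–Šmulian it suffices that $\ker D$ meets the unit ball of $M(T)$ in a weak\* closed set, and since $C(T)$ is separable the ball is metrizable and sequences suffice. So let $\nu_n\in\ker D$, $\|\nu_n\|\le1$, $\nu_n\to\nu$ weak\*; we must show $D\nu=0$.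

Let $\nu_n=\alpha_n-\beta_n$ be the Jordan decompositions, so $D\alpha_n=D\beta_n$. Pass to a subsequence with $\alpha_n\to\alpha$, $\beta_n\to\beta$ and $D\alpha_n=D\beta_n\to\gamma$. Then $\nu=\alpha-\beta$. The map $D$ is in general not weak\* continuous, so $\gamma$ need not be $D\alpha$. We claim instead that
$$D\gamma=D\alpha.\tag{7}$$
The same argument with $\beta_n$ gives $D\gamma=D\beta$, whence $D\nu=D\alpha-D\beta=0$.

To prove (7), keep track of the pairs $(s,\mu_s)$. Let $\pi_n$ be the image of $\alpha_n$ under the Borel map $s\mapsto(s,\mu_s)\in T\times P(T)$. The space $T\times P(T)$ is compact metrizable, so after passing to a further subsequence $\pi_n\to\pi$ weak\*. Then $\pi\ge0$, its first marginal is $\lim\alpha_n=\alpha$, and it is carried by the closure $G$ of the graph $\{(s,\mu_s):s\in T\}$, because each $\pi_n$ vanishes on the open set complementary to $G$. For $g\in C(T)$ the function $(s,\rho)\mapsto\rho(g)$ is continuous, so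
$$\int\rho(g)\,d\pi(s,\rho)=\lim\int\mu_s(g)\,d\alpha_n(s)=\lim D\alpha_n(g)=\gamma(g).$$
Both ends are integrals of $g$ against finite measures, so by a monotone class argument $\gamma(g)=\int\rho(g)\,d\pi(s,\rho)$ for all bounded Borel $g$. Apply this, for a given $g\in C(T)$, to the bounded Borel function $r\mapsto\mu_r(g)$. Its $\gamma$-integral is $D\gamma(g)$ and its $\rho$-integral is $D\rho(g)$. If $(s,\rho)\in G$, there are $s_n\to s$ with $\mu_{s_n}\to\rho$, so $D\rho=\mu_s$ by (C2). Hence
$$D\gamma(g)=\int D\rho(g)\,d\pi(s,\rho)=\int\mu_s(g)\,d\pi(s,\rho)=\int\mu_s(g)\,d\alpha(s)=D\alpha(g).$$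
This is (7). With Step 2, $X^\perp=\ker D$.

**Step 4: $X^*$ is isometric to $M(E)$.** We have $X^*=M(T)/X^\perp=M(T)/\ker D$ isometrically, and by Step 1 $D$ induces a linear bijection of this quotient onto $M(E)$. It preserves norms: since $\nu-D\nu\in\ker D$, $\|\nu+\ker D\|\le\|D\nu\|$; and for $\kappa\in\ker D$, $\|D\nu\|=\|D(\nu+\kappa)\|\le\|\nu+\kappa\|$. The space $M(E)$ is an abstract $L$-space, hence isometric to some $L^1(\mu)$ by Kakutani's theorem. So $X$ is a simplex space.

**Step 5: no new boundary points.** If $t\in\partial X$, then $\mu_t$, which represents $t$ on $X$ by the definition of $X$, equals $\delta_t$ by (F2). Since $\mu_t(E)=1$, $t\in E$. With (F3), $\partial X=E=\partial A$. $\square$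

**Corollary 6.** *If $\partial A$ is closed, a solution exists iff there is a weak\*-continuous map $t\mapsto\mu_t\in P(\partial A)$ with $\mu_t$ representing $t$ on $A$.*

*Proof.* Let $E=\partial A$ be closed. Given a map as in Theorem 5, let $t_n\to t$ and let $\nu$ be any weak\* cluster point of $(\mu_{t_n})$. Then $\nu\in P(E)$ because $E$ is closed, so $D\nu=\nu$, and (C2) gives $\nu=\mu_t$. By compactness $\mu_{t_n}\to\mu_t$. Conversely a continuous map is Borel and satisfies (C1); if $\mu_{t_n}\to\nu$ with $t_n\to t$, then $\nu=\mu_t$ and $D\nu=D\mu_t=\mu_t$. $\square$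

For example, let $T=[-1,1]^2$ and $A=\operatorname{span}\{1,x,y\}$. Then $\partial A$ is the set of four corners $(\epsilon,\epsilon')$, $\epsilon,\epsilon'=\pm1$, and we may let $\mu_{(x,y)}$ give mass $\frac14(1+\epsilon x)(1+\epsilon' y)$ to $(\epsilon,\epsilon')$. This is a product measure with barycenter $(x,y)$ that depends continuously on $(x,y)$. The solution is the space $\operatorname{span}\{1,x,y,xy\}$: its functions are affine in each variable, hence satisfy $f(t)=\mu_t(f)$, and any $f$ with $f(t)=\mu_t(f)$ is of this form.

## Low-dimensional faces decide the finite-dimensional case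

We now show that dimension $5$ in Theorem 2 cannot be lowered.

**Theorem 7.** *Let $\dim A=d+1<\infty$ and suppose every face of $K=S(A)$ of dimension $\le d-2$ is a simplex. Then a solution $X$ exists. In particular a solution exists whenever $\dim A\le4$.*

If $d\le3$, faces of dimension $\le d-2\le1$ are points or segments, so the hypothesis is automatic. Together with Theorem 2 and Corollary 3 this gives:

**Corollary 8.** *A solution exists for all $A$ with $\dim A=n$ if and only if $n\le4$.*

In the counterexample $d=4$ and $K$ is affinely the convex hull of (1). Since $w\ge0$ on $T$ and $w=0$ only at $0,a,b,c,d$, the face $K\cap\{w=0\}$ is the square with vertices $a,b,c,d$. It has dimension $2=d-2$ and is not a simplex, so the hypothesis of Theorem 7 just fails.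

How should one prove Theorem 7? One could look for $(\mu_t)$ on all of $T$ and verify (C2), but where $F_t$ below is not a simplex there are many choices for $\mu_t$, and a careless choice violates (C2). We therefore proceed in two stages. Over $\overline{\partial A}$ there will be no choice at all, and Theorem 5 applies at once. To pass from $\overline{\partial A}$ to $T$ we then choose states of the space already built, continuously, by Michael's theorem.

*Proof of Theorem 7.* If $d=0$, then $A$ consists of the constants and separates points, so $T$ is a point and $X=A=C(T)$ is a solution. Let $d\ge1$.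

**Setup.** The functionals $\delta_t$ span $A^*$ and lie in the hyperplane $\{\varphi(1)=1\}$, which does not contain $0$, so their affine hull is that hyperplane. Hence $K$ is a compact convex set with nonempty interior in a $d$-dimensional affine space. Identify $t$ with $\delta_t|A$. Then $E:=\partial A=\operatorname{ext}K\subset T\subset K$. Each $a\in A$ defines the affine function $\varphi\mapsto\varphi(a)$ on $K$; counting dimensions, all affine functions arise, so $A$ consists of the restrictions to $T$ of affine functions on $K$. We write $a$ also for the affine function. A probability measure on $T$ represents $t$ on $A$ iff its barycenter in $K$ is $t$. For $t\in K$ let $F_t$ be the unique face of $K$ with $t$ in its relative interior (Rockafellar, *Convex Analysis*, Thm. 18.2). Then $F_t=\{t\}$ iff $t\in E$. We use an elementary remark: if $h\ge0$ is affine on $K$ and $h(t)=0$, then $h=0$ on $F_t$, because $t$ is in the relative interior of $F_t$.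

**(α)** *If $m\in P(K)$ has barycenter $t$, then $m(F_t)=1$.* Induct on $\dim K$; dimension $0$ is trivial. If $t\in\operatorname{relint}K$, then $F_t=K$. Otherwise take a supporting affine function $h\ge0$ on $K$, $h\not\equiv0$ on $K$, $h(t)=0$. Then $m(h)=h(t)=0$, so $m$ is carried by the face $K'=K\cap\{h=0\}$, which has lower dimension. Faces of $K'$ are faces of $K$, and $K'\supset F_t$ by the remark; so $F_t$ is also the face of $K'$ with $t$ in its relative interior. Apply induction.

Consequently, *if $F_t$ is a simplex, there is exactly one $m\in P(K)$ with $m(E)=1$ and barycenter $t$*: such an $m$ is carried by $E\cap F_t=\operatorname{ext}F_t$, a finite affinely independent set, so its weights are the barycentric coordinates of $t$; and these weights do define such an $m$.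

**(β)** *Let $\dim F_t=d-1$, and let $t_n\to t$ in $K$. Then there are $w\in K\setminus\operatorname{aff}F_t$ and, for large $n$, $\lambda_n\in[0,1)$ with $\lambda_n\to0$ and $f_n\in\operatorname{relint}F_t$ with $f_n\to t$, such that $t_n=(1-\lambda_n)f_n+\lambda_nw$.* Since $F_t\ne K$, $t$ is not interior. Take $h\ge0$ affine on $K$, $h\not\equiv0$ on $K$, with $h(t)=0$. The hyperplane $\{h=0\}$ contains $F_t$, and both have dimension $d-1$, so $\{h=0\}=\operatorname{aff}F_t$. Pick $w\in K$ with $h(w)>0$ and put $\lambda_n=h(t_n)/h(w)\to0$, $f_n=(t_n-\lambda_nw)/(1-\lambda_n)$ once $\lambda_n<1$. Then $h(f_n)=0$, so $f_n\in\operatorname{aff}F_t$, and $f_n\to t\in\operatorname{relint}F_t$; so $f_n\in\operatorname{relint}F_t$ for large $n$.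

**(γ)** *If $p\in\overline E\setminus E$, then $\dim F_p\le d-2$.* Since $p\notin E$, $\dim F_p\ge1$. If $\dim F_p=d$, then $p$ is interior to $K$, and a neighborhood of $p$ contains no extreme points; contradiction. Suppose $\dim F_p=d-1\ge1$, and let $E\ni e_n\to p$. Apply (β) with $t_n=e_n$. If $\lambda_n>0$, then $e_n$ is a proper convex combination of $f_n$ and $w\ne f_n$, so it is not extreme. If $\lambda_n=0$, then $e_n=f_n\in\operatorname{relint}F_p$ with $\dim F_p\ge1$, so it is not extreme. Both cases are contradictions.

By (γ) and the hypothesis, *$F_p$ is a simplex for every $p\in\overline E$* (for $p\in E$ it is a point).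

**Step 1: a solution over $\overline E$.** The aim is a simplex space on the smaller compact set $\overline E$. Let $Y=A|_{\overline E}\subset C(\overline E)$; it contains the constants and separates points. We have $\partial Y=E$. Indeed, if $e\in E$, a probability measure on $\overline E$ representing $e$ on $Y$ represents $e$ on $A$, so it is $\delta_e$. If $p\in\overline E\setminus E$, then by (F2) for $A$, $p$ has a representing measure carried by $E$, which is different from $\delta_p$, so $p\notin\partial Y$.

By (α) each $p\in\overline E$ is represented on $Y$ by exactly one $\mu_p\in P(\overline E)$ with $\mu_p(E)=1$. The set $\{(p,\mu)\in\overline E\times P(\overline E):\mu(E)=1,\ \mu\text{ represents }p\text{ on }Y\}$ is Borel and projects bijectively onto $\overline E$, so $p\mapsto\mu_p$ is Borel by the Lusin–Souslin theorem. Thus (C1) holds. For (C2), let $p_n\to p$ and $\mu_{p_n}\to\nu$. Then $\nu$ has barycenter $p$. The measure $D\nu$ is carried by $E$, and for $a\in Y$, $D\nu(a)=\int\mu_s(a)\,d\nu(s)=\int a\,d\nu=a(p)$; so $D\nu$ has barycenter $p$, and $D\nu=\mu_p$ by uniqueness. By Theorem 5,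 applied to $Y\subset C(\overline E)$, there is a simplex space $X_0$, closed in $C(\overline E)$, with $Y\subset X_0$ and $\partial X_0=E$.

**Step 2: the fibers of states over $K$.** We record how states of $X_0$ sit over points of $K$. Let $\Sigma=S(X_0)$, with the weak\* topology, and let $\phi:\Sigma\to K$ be given by
$$a(\phi(\sigma))=\sigma(a|_{\overline E})\qquad(a\in A).$$
This is well defined, since $a\mapsto\sigma(a|_{\overline E})$ has norm $\le1$ and value $1$ at $1$, so it is a state of $A$. The map $\phi$ is affine and continuous, and $\phi(\delta_p)=p$ for $p\in\overline E$. Its image is compact, convex and contains $E=\operatorname{ext}K$, so $\phi$ is onto. Put $\Phi(t)=\phi^{-1}(t)$, a nonempty compact convex set.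

**(δ)** *If $F_t$ is a simplex, $\Phi(t)$ is a singleton; and $\Phi(p)=\{\delta_p\}$ for $p\in\overline E$.* By (F2), $\sigma\in\Phi(t)$ is given by a probability measure carried by $\partial X_0=E$. This measure has barycenter $\phi(\sigma)=t$, hence is unique by (α), and so is $\sigma$. For $p\in\overline E$, $F_p$ is a simplex and $\delta_p\in\Phi(p)$.

**Step 3: $\Phi$ is lower semicontinuous.** This is the hypothesis of Michael's theorem: $\{t\in K:\Phi(t)\cap U\ne\emptyset\}$ must be open in $K$ for every open $U\subset\Sigma$. Since $K$ is metrizable, it suffices to do the following: given $t_n\to t$ in $K$ and $\sigma\in\Phi(t)$, find $\sigma_n\in\Phi(t_n)$, for large $n$, with $\sigma_n\to\sigma$. There are three cases, and the second is used in the third.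

*Case 1: $F_t$ is a simplex.* By hypothesis this includes $\dim F_t\le d-2$. By (δ), $\Phi(t)=\{\sigma\}$. Choose any $\sigma_n\in\Phi(t_n)$. Every cluster point $\sigma'$ of $(\sigma_n)$ has $\phi(\sigma')=\lim t_n=t$, so $\sigma'=\sigma$. As $\Sigma$ is compact metrizable, $\sigma_n\to\sigma$.

*Case 2: $t_n\in F_t$ for all $n$, and $\dim F_t\ge1$.* Since $t\in\operatorname{relint}F_t$, there are a simplex $\Delta\subset F_t$ with vertices $k_i$ and an $r>0$ such that $\Delta$ contains the closed ball $B(t,r)$ of $\operatorname{aff}F_t$. Choose $\sigma^i\in\Phi(k_i)$, and let $\tau:\Delta\to\Sigma$ be the affine map with $\tau(k_i)=\sigma^i$. Since $\phi$ is affine, $\phi\circ\tau=\mathrm{id}$ on $\Delta$. Let $\varepsilon_n=|t_n-t|/r$, which is $\le1$ for large $n$. If $t_n\ne t$, put $w_n=t+r\,(t_n-t)/|t_n-t|\in\Delta$; if $t_n=t$, put $w_n=t$. Then $t_n=(1-\varepsilon_n)t+\varepsilon_nw_n$, so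
$$\sigma_n=(1-\varepsilon_n)\sigma+\varepsilon_n\tau(w_n)\in\Phi(t_n),\qquad \|\sigma_n-\sigma\|\le2\varepsilon_n\to0.$$
This case covers $\dim F_t=d$, where $F_t=K$.

*Case 3: $\dim F_t=d-1$.* If $d=1$, then $F_t$ is a point and Case 1 applies. Let $d\ge2$ and use (β): $t_n=(1-\lambda_n)f_n+\lambda_nw$ for large $n$. By Case 2, applied to $f_n\to t$ in $F_t$, there are $\sigma_n'\in\Phi(f_n)$ with $\sigma_n'\to\sigma$. Fix $\sigma_w\in\Phi(w)$ and put $\sigma_n=(1-\lambda_n)\sigma_n'+\lambda_n\sigma_w$. Then $\sigma_n\in\Phi(t_n)$, and $\sigma_n\to\sigma$ because $\lambda_n\to0$.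

These cases exhaust all values of $\dim F_t$.

**Step 4: a continuous selection and the space $X$.** We now extend functions in $X_0$ from $\overline E$ to $T$. Since $X_0$ is separable, let $(g_n)_{n\ge1}$ be dense in its unit ball; the map $\sigma\mapsto(2^{-n}\sigma(g_n))_n$ is an affine homeomorphism of $\Sigma$ onto a compact convex subset of $\ell^2$. So $\Phi$ may be regarded as a lower semicontinuous map from the compact metrizable space $K$ to the nonempty closed convex subsets of a Banach space, and Michael's selection theorem gives a continuous $\mathfrak s:K\to\Sigma$ with $\phi\circ\mathfrak s=\mathrm{id}_K$. By (δ), $\mathfrak s(p)=\delta_p$ for $p\in\overline E$. Define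
$$J:X_0\to C(T),\qquad (Jg)(t)=\mathfrak s(t)(g),\qquad X=J(X_0).$$
The function $Jg$ is continuous because $\mathfrak s$ is weak\* continuous. It remains to check the three requirements.

*$X$ is closed and is a simplex space.* We have $\|Jg\|\le\|g\|$ because $\mathfrak s(t)$ is a state, and $Jg|_{\overline E}=g$, so $J$ is a linear isometry. Thus $X$ is complete and isometric to $X_0$.

*$A\subset X$.* If $a\in A$, then $a|_{\overline E}\in Y\subset X_0$, and for $t\in T$, $J(a|_{\overline E})(t)=\mathfrak s(t)(a|_{\overline E})=a(\phi(\mathfrak s(t)))=a(t)$.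

*The extreme point condition.* If $x^*\in\operatorname{ext}B(X^*)$, then $x^*\circ J\in\operatorname{ext}B(X_0^*)$. By (F1) and $\partial X_0=E$ there are $e\in E$ and a sign with $x^*(Jg)=\pm g(e)=\pm(Jg)(e)$ for all $g\in X_0$. Hence $x^*|A=\pm\delta_e|A$, which is in $\operatorname{ext}B(A^*)$ because $e\in\partial A$.

So $X$ is a solution for $A$. $\square$
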